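# Taylor's Axioms and the universal theory of the real exponential field

## 1. Theorems A and B, and what they assert

**Theorem A.** Let $K$ be an ordered E-field satisfying Taylor's Axioms, let $k_0=\mathrm{st}(\mathcal O_K)\subseteq\mathbf R$ be the field of standard parts of finite elements of $K$, and assume

$(S_{k_0})$: if $\alpha_1,\dots,\alpha_n\in k_0$ are $\mathbf Q$-linearly independent, then $\mathrm{td}_{\mathbf Q}\,\mathbf Q(\alpha_1,\dots,\alpha_n,e^{\alpha_1},\dots,e^{\alpha_n})\ge n$.

Then $K$ embeds as an ordered E-field in some $L\equiv\mathbf R$ (indeed in the reduct of a model of $\mathrm{Th}(\mathbf R_{an,\exp})$).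

**Corollary.** Assume Schanuel's Conjecture. Every ordered E-field satisfying Taylor's Axioms embeds in some $L\equiv\mathbf R$. Hence a universal sentence is true in $\mathbf R$ if and only if it is true in all ordered E-fields satisfying Taylor's Axioms.

**Theorem B.** Unconditionally, the following are equivalent: (a) $(S_{\mathbf R})$, that is, Schanuel's Conjecture for real tuples; (b) every ordered E-field satisfying Taylor's Axioms embeds in some $L\equiv\mathbf R$.

Now the words. An *E-field* is a field $K$ with a homomorphism $E:(K,+)\to(K^\times,\cdot)$. An *ordered E-field* is an E-field with a field ordering. We work in the language $\{+,-,\cdot,0,1,<,E\}$; $\mathbf R$ also denotes the structure $(\mathbf R,+,-,\cdot,0,1,<,\exp)$, and $L\equiv\mathbf R$ means elementary equivalence in this language. Embeddings are injective maps that preserve $+,\cdot,<,E$. Elements of $\mathbf N$ may be $0$, and $\mathrm{td}$ is transcendence degree.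

*Taylor's Axioms* are two schemes. The Initial Axioms say, for each integer $n\ge1$: for all $x$ with $|x|\le1$,
$$\Big|E(x)-\sum_{k=0}^n\frac{x^k}{k!}\Big|\le|x|^{n+1}.$$
The Final Axioms say, for each integer $n\ge1$: for all $x\ge n^2$, $E(x)>x^n$.

Both hold in $\mathbf R$. If $|x|\le1$ and $n\geq 1$, then
$$\Big|e^x-\sum_{k\le n}\frac{x^k}{k!}\Big|\le|x|^{n+1}\sum_{k>n}\frac1{k!}\le(e-2)|x|^{n+1}.\tag{1}$$
For the Final Axioms, $n=1$ is clear. If $n\ge2$ and $x\ge n^2\ge4>e$, then $x/\ln x$ is increasing, so $x/\ln x\ge n^2/(2\ln n)>n$ because $n>2\ln n$; thus $e^x>x^n$.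

As a small example, $\mathbf R$ with $E(x)=e^{cx}$ is an ordered E-field for every real $c$. It satisfies the Initial Axiom $|E(x)-1-x|\le x^2$ only if $c=1$: divide by $x$ and let $x\to0$.

For an ordered field $K$, let $\mathcal O_K$ be the ring of *finite* elements ($|x|\le N$ for some $N\in\mathbf N$) and $\mathfrak m_K$ its ideal of *infinitesimals*. The *standard part* $\mathrm{st}(x)=\sup\{q\in\mathbf Q:q<x\}$ is a ring homomorphism $\mathcal O_K\to\mathbf R$ with kernel $\mathfrak m_K$. Its image is a field: if $\mathrm{st}(x)\ne0$ then $x$ is not infinitesimal, so $1/x$ is finite. For instance, in $\mathbf R(\varepsilon)$ with $\varepsilon$ a positive infinitesimal, $\mathrm{st}(3+\varepsilon)=3$, the element $1/\varepsilon$ is not finite, and $k_0=\mathbf R$.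

*Schanuel's Conjecture* (SC) says: if $z_1,\dots,z_n\in\mathbf C$ are $\mathbf Q$-linearly independent, then $\mathbf Q(z_1,\dots,z_n,e^{z_1},\dots,e^{z_n})$ has transcendence degree at least $n$ over $\mathbf Q$. It implies $(S_{\mathbf R})$, and $(S_{\mathbf R})$ implies $(S_{k_0})$ for every subfield $k_0\subseteq\mathbf R$.

So the first sentence of the Corollary follows from Theorem A. For the second: if $K\subseteq L\equiv\mathbf R$ and a universal $\sigma$ is true in $\mathbf R$, then $L\models\sigma$, and universal sentences pass to substructures, so $K\models\sigma$. Conversely, $\mathbf R$ itself satisfies the axioms. In words: assuming SC, the Taylor Axioms give the universal theory of $\mathbf R$.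

Finally, $\mathbf R_{an}$ is the ordered field $\mathbf R$ with a symbol for each function on a cube $[-1,1]^m$ that is analytic on a neighborhood of the cube (and is set equal to $0$ outside the cube); $\mathbf R_{an,\exp}$ has $\exp$ in addition.

## 2. Finite elements, and the archimedean case

Let $K$ satisfy Taylor's Axioms. First, $E(x)=E(x/2)^2>0$. Next, let $|x|\le N$ with $N\ge1$ an integer. The Initial Axiom for $n=1$ gives $|E(x/N)|\le1+1+1=3$, so $E(x)=E(x/N)^N\le3^N$; the same holds for $-x$, and $E(x)E(-x)=1$. So $E(x)$ is a unit of $\mathcal O_K$ whenever $x\in\mathcal O_K$. If moreover $N\ge2|x|$, then $|x/N|^{n+1}\le2^{-n-1}$, so the Initial Axioms for all $n$ give $\mathrm{st}\,E(x/N)=e^{\mathrm{st}(x)/N}$. Raising to the $N$-th power,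
$$\mathrm{st}\,E(x)=e^{\mathrm{st}\,x}\qquad(x\in\mathcal O_K).\tag{2}$$

*The archimedean case.* If $K$ is archimedean, then $\mathcal O_K=K$ and $\mathfrak m_K=0$, so $\mathrm{st}$ embeds $K$ in $\mathbf R$ as an ordered field, and by (2) it respects $E$. So Theorem A holds with $L=\mathbf R$ and no hypothesis. All the difficulty lies in infinitesimal and infinite elements.

*One universal sentence by hand.* Consider $\forall x\;E(x)\ge1+x$, in any $K$ satisfying Taylor's Axioms. If $x$ is finite with $x_0=\mathrm{st}(x)\ne0$, then $e^{x_0}>1+x_0$ and (2) gives $E(x)>1+x$. If $x\neq 0$ is infinitesimal, the axiom for $n=2$ gives $E(x)\ge1+x+\frac{x^2}2-|x|^3>1+x$. If $x$ is positive infinite, $E(x)>x^2>1+x$; if negative infinite, $E(x)>0>1+x$. This worked because there was one variable. With several variables, an equation $h(x,E(x))=0$ may hold for the standard parts, and then standard parts decide nothing. This is where Schanuel's Conjecture enters.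

## 3. Two nonarchimedean examples

Throughout this section $K$ is a nonarchimedean ultrapower of $\mathbf R$, so $K\equiv\mathbf R$, and $\varepsilon\in K$ is a positive infinitesimal.

**Example 1 (a careless lift of the residue field).** Let $w=\exp(1+\varepsilon)$ and $F=\mathbf Q(\varepsilon,w)$. Let us embed $F$ in the Laurent series field $\mathbf R((t))$, ordered so that $t$ is a positive infinitesimal, and with $\exp(a+\xi)=e^a\sum_k\xi^k/k!$ for $a\in\mathbf R$, $\xi$ infinitesimal. We want $w$ to go to $\exp$ of the image of $1+\varepsilon$.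

The sensible approach: choose a copy of the residue field inside $F$, send it to $\mathbf R$, and send $\varepsilon$ to $t$. Since $e$ is transcendental (a classical theorem), $g(w)$ has standard part $g(e)\ne0$ for each nonzero polynomial $g$ over $\mathbf Q$. So $\mathbf Q(w)$ is a copy of the residue field $\mathbf Q(e)$, and the sign of $\sum c_i(w)\varepsilon^i\neq 0$, with $c_i$ polynomials over $\mathbf Q$, is the sign of the first nonzero $c_i(e)$. Hence $w\mapsto e$, $\varepsilon\mapsto t$ is an embedding of ordered fields. But $1+\varepsilon\mapsto1+t$, and $\exp(1+t)=e\sum t^k/k!\ne e$. The exponential is not respected.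

The repair is to send $w\mapsto e\sum t^k/k!$, $\varepsilon\mapsto t$. The sign check is unchanged. In other words, the correct copy of the number $e$ is not $w$ but $w\sum(-\varepsilon)^k/k!$ (in a completion). We could move the copy of $e$ because $e$ is transcendental. A copy of an algebraic number has to satisfy its minimal polynomial, and leaves no freedom.

The general situation is this. Given finite $y_i$ with $w_i=E(y_i)$ and residues $\bar y_i,\bar w_i$, we need a lift $s$ of the residue field with
$$w_i/s(\bar w_i)=\sum_k\frac{(y_i-s(\bar y_i))^k}{k!}\qquad(i\le r).$$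
These are $r$ equations. An infinitesimal change of $s$ is given by a derivation $\partial$ of the residue field $k$, and changes the $i$-th equation, after taking logarithms, by $\frac{\partial\bar w_i}{\bar w_i}-\partial\bar y_i$. So we need the differentials $\eta_i=\frac{d\bar w_i}{\bar w_i}-d\bar y_i$ to be linearly independent in $\Omega_{k/\mathbf Q}$. Then a formal inverse function theorem solves the equations. Schanuel's inequality will provide this independence.

**Example 2 (infinitesimals of different sizes).** Can we at least say that $E(\varepsilon)$ is $\sum\varepsilon^k/k!$? The Initial Axioms fix $E(\varepsilon)$ only up to elements smaller than every power of $\varepsilon$, and such elements really occur. Let $\delta=\exp(-1/\varepsilon)$, so $0<\delta<\varepsilon^n$ for all $n$. Let $J=\{x\in K:|x|<\varepsilon^n\text{ for all }n\}$, a $\mathbf Q$-space with $J\cap\mathbf Q\varepsilon=0$, and choose a $\mathbf Q$-space $W\supseteq J$ with $K=\mathbf Q\varepsilon\oplus W$. For $q\in\mathbf Q$, $x'\in W$ put $\chi(q\varepsilon+x')=(1+\delta)^q$ and $E=\exp\cdot\chi$.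 This is an E-field structure with $E(\varepsilon)=\exp(\varepsilon)(1+\delta)$.

It satisfies Taylor's Axioms. On $W$ we have $E=\exp$. Let $x=q\varepsilon+x'$ with $q\ne0$. Then $x\notin J$, so $|x|\ge\varepsilon^m$ for some $m$, while $|\chi(x)-1|\le(|q|+1)\delta$. If $|x|\le1$, (1) (transferred to $K$) gives
$$\Big|E(x)-\sum_{k\le n}\frac{x^k}{k!}\Big|\le(e-2)|x|^{n+1}+3(|q|+1)\delta\le|x|^{n+1},$$
because $3(|q|+1)\delta<(3-e)\varepsilon^{m(n+1)}$. If $x\ge n^2$ is finite, then $E(x)$ and $x^n$ have standard parts $e^{\mathrm{st}\,x}>(\mathrm{st}\,x)^n$, so $E(x)>x^n$. If $x$ is positive infinite, $E(x)\ge\frac12\exp(x)>\frac12x^{n+1}>x^n$.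

So even at infinitesimal arguments there is something to correct. The proof therefore treats one archimedean class of valuations at a time: within one such step, powers of an infinitesimal do tend to $0$. An infinitesimal like $\varepsilon$ then becomes, at the step concerning $\delta$, a nonzero element of the residue field whose lift must be adjusted. For such elements we need a Schanuel inequality in residue fields that are themselves nonarchimedean. It comes from a differential version of Schanuel's inequality, a form of Ax's theorem, combined with $(S_{k_0})$.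

## 4. Differentials of logarithmic type

All fields have characteristic $0$. For $C\subseteq F$, recall the $F$-space $\Omega_{F/C}$ of Kähler differentials, with universal $C$-derivation $d:F\to\Omega_{F/C}$. If $B$ is a transcendence basis of $F/C$, then the $db$, $b\in B$, form a basis of $\Omega_{F/C}$; so $\dim\Omega_{F/C}=\mathrm{td}(F/C)$ when this is finite. For $C\subseteq k'\subseteq F$, the map $\Omega_{k'/C}\otimes_{k'}F\to\Omega_{F/C}$ is injective. Derivations $\partial\in\mathrm{Der}(F/C)$ correspond to $F$-linear maps $\Omega_{F/C}\to F$, written $\omega\mapsto\omega(\partial)$, with $(da)(\partial)=\partial a$. For example, $\Omega_{\mathbf Q(\sqrt2)/\mathbf Q}=0$, while $\Omega_{\mathbf Q(e)/\mathbf Q}$ has basis $de$; for $y=1$, $w=e$, the differential $\frac{dw}w-dy=\frac{de}e$ is nonzero, which is what saved Example 1.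

**Lemma 1 (a form of Ax's theorem).** Let $F$ be a field of characteristic $0$, $\mathcal D$ a set of derivations of $F$, and $C=\bigcap_{D\in\mathcal D}\ker D$. Let $y_i\in F$, $z_i\in F^\times$ $(i\le n)$ with $Dz_i=z_iDy_i$ for all $D\in\mathcal D$, such that no nontrivial $\mathbf Q$-linear combination of the $y_i$ lies in $C$. Then the $\eta_i=\frac{dz_i}{z_i}-dy_i$ $(i\le n)$ are $F$-linearly independent in $\Omega_{F/C}$. Consequently $\mathrm{td}_C\,C(y,z)\ge n$.

For example, take $F=\mathbf R((t))$, $\mathcal D=\{d/dt\}$, $C=\mathbf R$, and $y=(t,ct)$ with $c$ irrational: the lemma gives $\mathrm{td}_{\mathbf R}\,\mathbf R(t,e^t,e^{ct})\ge2$.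

*Proof.* The field $C$ is relatively algebraically closed in $F$: a derivation that vanishes on $C$ vanishes on every element algebraic over $C$.

**Step 1: coefficients of a shortest relation are constants.** For $D\in\mathcal D$ there is an additive map $L_D:\Omega_{F/C}\to\Omega_{F/C}$, the Lie derivative, with
$$L_D(f\,da)=Df\,da+f\,d(Da).$$
To see that it is well defined, write $\Omega_{F/C}$ as the free module on symbols $[a]$ modulo the relations $[a+b]-[a]-[b]$, $[ab]-a[b]-b[a]$, and $[c]$ for $c\in C$. The formula must send $f$ times a relation to $0$. For sums this is clear, and $[c]$ is fine as $Dc=0$. For products, the result is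
$$Df\,\big(d(ab)-a\,db-b\,da\big)+f\big(d(D(ab))-Da\,db-a\,d(Db)-Db\,da-b\,d(Da)\big)=0,$$
because $D(ab)=a\,Db+b\,Da$. The definition also gives $L_D(f\omega)=Df\,\omega+fL_D\omega$. Now
$$L_D\Big(\frac{dz}z\Big)=-\frac{Dz}{z^2}dz+\frac1zd(Dz)=d\Big(\frac{Dz}z\Big),$$
so $L_D\eta_i=d\big(\frac{Dz_i}{z_i}-Dy_i\big)=0$.

Suppose there is a nontrivial relation $\sum f_i\eta_i=0$. Take one with the fewest nonzero coefficients, scaled so that one of them is $1$. Applying $L_D$ gives $\sum D(f_i)\eta_i=0$, which has fewer nonzero coefficients because $D(1)=0$. So $Df_i=0$ for all $i$ and all $D\in\mathcal D$, that is, all $f_i\in C$.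

**Step 2: collect the relation into monomials.** Let $c_1,\dots,c_q$ be a $\mathbf Q$-basis of $\sum_i\mathbf Qf_i$, scaled so that $f_i=\sum_jn_{ij}c_j$ with $n_{ij}\in\mathbf Z$. Put $v_j=\prod_iz_i^{n_{ij}}$ and $h=\sum_if_iy_i$. As $f_i\in C$, the relation becomes
$$\sum_jc_j\frac{dv_j}{v_j}=dh\tag{3}$$
in $\Omega_{F/C}$, hence also in $\Omega_{k'/C}$ for $k'=C(v,h)$, by injectivity.

**Step 3: all $v_j$ are algebraic over $C$.** Suppose, say, $v_1$ is transcendental over $C$. Take a transcendence basis of $k'/C$ containing $v_1$, let $C_1$ be generated over $C$ by its other members, and let $c=C_1^{alg}$. Inside an algebraic closure of $k'$, the field $k'c$ is a function field of one variable over the algebraically closed field $c$, and $v_1\in k'c$ is transcendental over $c$. So $v_1$ has a zero $P$, and completion at $P$ gives an embedding $k'c\to c((\tau))$ over $c$ under which $v_1$ has positive order. The map $f\mapsto df/d\tau$ from $k'$ to $c((\tau))$ is a derivation trivial on $C$, so it factors through $\Omega_{k'/C}$, and (3) becomes $\sum_jc_jv_j'/v_j=h'$. Compare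 coefficients of $\tau^{-1}$. A derivative $h'$ has none, and $v'/v$ has $\mathrm{ord}_P(v)$. So $\sum_jc_j\,\mathrm{ord}_P(v_j)=0$. As the $c_j$ are $\mathbf Q$-independent, $\mathrm{ord}_P(v_1)=0$, a contradiction.

**Step 4: contradiction.** By Step 3 all $v_j\in C$. The matrix $(n_{ij})$ is nonzero, so some column $m=(n_{ij})_i$ is nonzero. For it, $D\big(\sum m_iy_i\big)=D(z^m)/z^m=0$ for all $D\in\mathcal D$, where $z^m=\prod z_i^{m_i}=v_j$. So $\sum m_iy_i\in C$, contrary to hypothesis. Hence the $\eta_i$ are independent.

They lie in the image of $\Omega_{C(y,z)/C}\otimes F$, of dimension $\mathrm{td}_C\,C(y,z)$. So this number is at least $n$. $\square$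

We need independence over $\mathbf Q$, not over a constant field of derivations. The inequality $\mathrm{td}\ge r$ for the whole tuple does not suffice: in $k=\mathbf Q(y_2,w_2)$ with $y_2,w_2$ algebraically independent, take $y_1=1$, $w_1=2$; then $\mathrm{td}\,\mathbf Q(y,w)=2$ but $\eta_1=0$. What suffices is the inequality for all integral combinations, and the next lemma makes this precise.

**Lemma 2.** Let $k$ be a field of characteristic $0$ with $\mathrm{td}(k/\mathbf Q)<\infty$, $y_1,\dots,y_r\in k$, $w_1,\dots,w_r\in k^\times$, and $\eta_i=\frac{dw_i}{w_i}-dy_i\in\Omega_{k/\mathbf Q}$. After a unimodular integral change of the $y$'s (and the corresponding multiplicative change of the $w$'s), there are $0\le p\le r$ and a subfield $C$ of $k$ with $y_1,\dots,y_p,w_1,\dots,w_p\in C$ and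
$$\mathrm{rank}_k(\eta_1,\dots,\eta_r)=\mathrm{td}(C/\mathbf Q)+r-p.$$

*Proof.* The idea is to compute in two ways the dimension of the space of derivations that respect the pairs $(y_i,w_i)$. Let
$$\mathcal D=\{\partial\in\mathrm{Der}(k/\mathbf Q):\partial w_i=w_i\,\partial y_i\text{ for all }i\}.$$
This is the annihilator of the $\eta_i$ in the dual of $\Omega_{k/\mathbf Q}$, so $\dim_k\mathcal D=\mathrm{td}(k/\mathbf Q)-\mathrm{rank}(\eta)$.

Let $C=\bigcap_{\partial\in\mathcal D}\ker\partial$. For $m\in\mathbf Z^r$ and $\partial\in\mathcal D$ we have $\partial(w^m)/w^m=\partial(m\cdot y)$, so $m\cdot y\in C$ if and only if $w^m\in C$. The set $A$ of such $m$ is a subgroup of $\mathbf Z^r$, and it is pure: if $Nm\in A$ with $N\ge1$, then $m\in A$. So $A$ is a direct summand, and after a unimodular change $A=\mathbf Z^p\times0$; such a change replaces the $\eta_i$ by unimodular combinations and leaves the rank and $\mathcal D$ alone. Now $y_i,w_i\in C$ for $i\le p$, and no nontrivial $\mathbf Q$-combination of $y_{p+1},\dots,y_r$ lies in $C$. By Lemma 1 with $F=k$, the elements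 $\eta_{p+1},\dots,\eta_r$ are $k$-independent in $\Omega_{k/C}$.

Also $\mathcal D=\{\partial\in\mathrm{Der}(k/C):\eta_i(\partial)=0\text{ for }i>p\}$: elements of $\mathcal D$ vanish on $C$, and conversely a derivation over $C$ kills $y_i,w_i$ for $i\le p$, so $\eta_i(\partial)=0$ there automatically. Hence $\dim\mathcal D=\mathrm{td}(k/C)-(r-p)$. Comparing the two formulas,
$$\mathrm{rank}(\eta)=\mathrm{td}(k/\mathbf Q)-\mathrm{td}(k/C)+(r-p)=\mathrm{td}(C/\mathbf Q)+r-p.\qquad\square$$

## 5. Hahn fields and Schanuel's inequality in them

For an ordered abelian group $G$ and a field $k$, the *Hahn field* $k((t^G))$ consists of the formal sums $\sum_{g\in G}a_gt^g$ with $a_g\in k$ and well-ordered support $\{g:a_g\ne0\}$. If $k$ is ordered, so is $k((t^G))$, by the sign of the leading coefficient (that of the least $g$ in the support). For example, $\mathbf R((t^{\mathbf Z}))$ is the field of Laurent series.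

Let $G_j=\mathbf R^j$ with the lexicographic order and $H_j=\mathbf R((t^{G_j}))$, a real closed field (as $\mathbf R$ is real closed and $G_j$ divisible); $H_0=\mathbf R$. A finite $x\in H_j$ is uniquely $a+\varepsilon$ with $a\in\mathbf R$ and $\varepsilon$ infinitesimal. The family $(\varepsilon^k/k!)_k$ is summable, and
$$\exp(x)=e^a\sum_{k\ge0}\varepsilon^k/k!$$
defines a homomorphism from the additive group of finite elements to $H_j^\times$.

Write $G_{j+1}=\mathbf R\times G_j$, with the new first coordinate dominant. Then $H_{j+1}=H_j((\tau^{\mathbf R}))$, with its $\tau$-adic valuation $u$: value group $\mathbf R$, residue field $H_j$. In $H_2=H_1((\tau^{\mathbf R}))$, for example, $\tau$ is a positive element smaller than every $t^n$, where $t\in H_1$; compare $\delta$ and $\varepsilon$ in Example 2. If $h\in H_j$ is finite and $u(\xi)>0$, then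
$$\exp(h+\xi)=\exp(h)\sum_k\xi^k/k!,\tag{4}$$
and the sum converges $u$-adically, since $\sum_{k>n}\xi^k/k!$ has valuation at least $(n+1)u(\xi)$.

**Lemma 3.** Let $k_0\subseteq\mathbf R$ be a subfield satisfying $(S_{k_0})$, and let $y_1,\dots,y_r\in H_j$ be finite, $\mathbf Q$-linearly independent, with $\mathrm{st}(y_i)\in k_0$. Then $\mathrm{td}_{\mathbf Q}\,\mathbf Q(y,\exp y)\ge r$.

*Proof.* Let $X=\sum\mathbf Qy_i$. The number $\mathrm{td}_{\mathbf Q}\,\mathbf Q(y,\exp y)$ depends only on $X$: for another basis $y'$ of $X$, each $\exp(y'_i)$ has a power that is a monomial in elements $\exp(y_l)^{\pm 1}$, and vice versa, so the two fields have the same algebraic closure. So choose a basis $\alpha_1,\dots,\alpha_p,x_1,\dots,x_{r-p}$ of $X$ with $\alpha_1,\dots,\alpha_p$ a basis of $X\cap\mathbf R$.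

The $\alpha_i$ equal their standard parts, which lie in $k_0$. So $(S_{k_0})$ gives $\mathrm{td}_{\mathbf Q}\,\mathbf Q(\alpha,e^\alpha)\ge p$.

For the $x_i$ use the derivations $D_l\big(\sum a_gt^g\big)=\sum a_gg_lt^g$ $(l\le j)$ of $H_j$. They commute with summation of summable families, so $D_l\exp(x)=\exp(x)D_lx$ for finite $x$. Their common field of constants is $\mathbf R$: an element is killed by all $D_l$ exactly when its support is contained in $\{0\}$. The $x_i$ are $\mathbf Q$-independent modulo $\mathbf R$, so Lemma 1 gives $\mathrm{td}_{\mathbf R}\,\mathbf R(x,\exp x)\ge r-p$. As $\mathbf Q(\alpha,e^\alpha)\subseteq\mathbf R$, the total transcendence degree is at least $p+(r-p)=r$. $\square$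

## 6. Embedding immediate extensions in maximal valued fields

An extension of valued fields is *immediate* if it changes neither the value group nor the residue field. A valued field is *maximal* if it has no proper immediate extension. A sequence $(a_\xi)$ indexed by a limit ordinal is *pseudo-convergent* if $u(a_\eta-a_\xi)<u(a_\zeta-a_\eta)$ for all large $\xi<\eta<\zeta$; $z$ is a *pseudo-limit* if $u(z-a_\xi)=u(a_{\xi+1}-a_\xi)$ for all large $\xi$. The sequence is of *algebraic type* if for some polynomial $f$ over the field the values $u(f(a_\xi))$ are eventually strictly increasing, and otherwise of *transcendental type*.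

For example, in $\mathbf Q(t)$ with the $t$-adic valuation, the partial sums $a_n=\sum_{k\le n}t^k/k!$ form a pseudo-convergent sequence. It has no pseudo-limit in $\mathbf Q(t)$, as $\sum t^k/k!$ is not a rational function. It has one in $\mathbf Q((t))$, which is an immediate extension of $\mathbf Q(t)$.

We use the following facts of valuation theory (Krull, Kaplansky).

- (V1) A valued field is maximal if and only if every pseudo-convergent sequence in it has a pseudo-limit in it. Hahn fields are maximal, and maximal valued fields are henselian.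
- (V2) Maximal immediate extensions exist; in residue characteristic $0$ they are unique up to valued-field isomorphism over the base.
- (V3) A henselian valued field of residue characteristic $0$ has no proper immediate algebraic extension.
- (V4) Let a pseudo-convergent sequence in $N$ have no pseudo-limit in $N$. If it is of algebraic type, $N$ has a proper immediate algebraic extension. If it is of transcendental type and $z$ is a pseudo-limit in an extension of $N$, then $N(z)/N$ is immediate.

Recall also that the henselization of $N$ is an immediate algebraic extension that embeds over $N$ in every henselian extension of $N$.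

**Lemma 4.** Let $N^*/N$ be immediate, of residue characteristic $0$, and let $N\to H'$ be a valued field embedding with $H'$ maximal. Then it extends to a valued field embedding $N^*\to H'$.

*Proof.* Regard $N\subseteq H'$. By Zorn, let $N^\sharp\subseteq H'$ be maximal among the immediate extensions of $N$ inside $H'$. As $H'$ is henselian, it contains a henselization of $N^\sharp$, which is immediate; so $N^\sharp$ is henselian. Suppose a pseudo-convergent sequence in $N^\sharp$ has no pseudo-limit in $N^\sharp$. By (V3) and (V4) it is of transcendental type. By (V1) it has a pseudo-limit $z\in H'$, and $N^\sharp(z)$ is a larger immediate extension in $H'$, a contradiction. So by (V1) $N^\sharp$ is maximal, hence a maximal immediate extension of $N$. A maximal immediate extension of $N^*$ is also one of $N$, so by (V2) it is isomorphic to $N^\sharp$ over $N$. Restrict the isomorphism to $N^*$. $\square$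

## 7. Finitely generated pieces of $K$ in Hahn fields

Let $K$ and $k_0$ be as in Theorem A.

**Proposition 5.** Let $x_1,\dots,x_n\in\mathcal O_K$, $z_1,\dots,z_q\in K$ and $F=\mathbf Q(x,E(x),z)\subseteq K$. For some $s$ there is an ordered field embedding $\varphi:F\to H_s$ with $\varphi(E(x_i))=\exp(\varphi(x_i))$ for all $i$.

*Proof.*

**Step 1: cut $F$ into layers of rank one.** Let $\Lambda=\sum\mathbf Zx_i$; by Section 2, $E(\Lambda)\subseteq\mathcal O_F^\times$. Let $v:F^\times\to\Gamma$ be the valuation with ring $\mathcal O_F$. By Abhyankar's inequality, $\Gamma$ has rational rank at most $\mathrm{td}(F/\mathbf Q)<\infty$. The convex subgroups of $\Gamma$ form a chain, and the rational rank grows strictly along it (quotients by convex subgroups are torsion free). So there are finitely many of them: $0=\Gamma_0\subsetneq\dots\subsetneq\Gamma_s=\Gamma$. Put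
$$\mathcal O_j=\{x:v(x)\ge\gamma\text{ for some }\gamma\in\Gamma_j\}\cup\{0\},\qquad\mathfrak m_j=\{x:v(x)>\Gamma_j\}\cup\{0\}.$$
Then $\mathcal O_j$ is a convex valuation ring with maximal ideal $\mathfrak m_j$. Let $\pi_j:\mathcal O_j\to F_j$ be its residue map; it preserves $\le$ for the ordering induced on $F_j$. We have $\mathcal O_F=\mathcal O_0\subseteq\dots\subseteq\mathcal O_s=F$ and $\mathfrak m_s=0$, so $F_0$ is archimedean, $F_s=F$, and $\mathrm{td}(F_j/\mathbf Q)<\infty$. Moreover $F_{j+1}$ carries the convex valuation ring $\mathcal O_j/\mathfrak m_{j+1}$, with residue field $F_j$ and value group $\Gamma_{j+1}/\Gamma_j$. This group is nontrivial and has no proper nontrivial convex subgroup, so it is archimedean and embeds in $\mathbf R$.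

**Step 2: carry $E$ to the layers.** Put $\Lambda_j=\pi_j(\Lambda)$ and $E_j(\pi_j(\lambda))=\pi_j(E(\lambda))$ for $\lambda\in\Lambda$. This is a well-defined homomorphism: if $\lambda\in\Lambda\cap\mathfrak m_j$, then $\lambda$ is infinitesimal and $|E(\lambda)-1-\lambda|\le\lambda^2$, so $E(\lambda)-1\in\mathfrak m_j$. If $\lambda\in\Lambda_j$ is infinitesimal, then so are its preimages in $\Lambda$, because $\pi_j$ preserves $\le$. So the Initial Axioms give, for all $n\ge1$,
$$\Big|E_j(\lambda)-\sum_{k\le n}\lambda^k/k!\Big|\le|\lambda|^{n+1}\quad\text{in }F_j.\tag{5}$$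

By induction on $j$ we construct ordered field embeddings $\varphi_j:F_j\to H_j$ with $\varphi_j(E_j(\lambda))=\exp(\varphi_j(\lambda))$ for all $\lambda\in\Lambda_j$. Then $\varphi=\varphi_s$ is as required. For $j=0$, the map $F_0\to\mathbf R=H_0$ induced by $\mathrm{st}$ works, by (2).

For the passage from $j$ to $j+1$, fix notation. Let $H=H_j$, $k=F_j\subseteq H$ (via $\varphi_j$), $F'=F_{j+1}$, $\mathcal O'$ its valuation ring from Step 1, $u$ its valuation with value group $\Delta\subseteq\mathbf R$, $\rho:\mathcal O'\to k$ the residue map, $\Lambda'=\Lambda_{j+1}\subseteq\mathcal O'$, $E'=E_{j+1}$, and $H'=H((\tau^{\mathbf R}))=H_{j+1}$. Then $\rho(\Lambda')=\Lambda_j$ and $\rho(E'(\lambda))=E_j(\rho(\lambda))$. Since $\Lambda_j$ is finitely generated and torsion free, choose $y_1,\dots,y_r\in\Lambda'$ whose residues $\bar y_i=\rho(y_i)$ form a $\mathbf Z$-basis of $\Lambda_j$. Then $\Lambda'=\bigoplus\mathbf Zy_i\oplus\Lambda_0'$ with $\Lambda_0'=\Lambda'\cap\ker\rho$. Let $w_i=E'(y_i)$ and $\bar w_i=\rho(w_i)=E_j(\bar y_i)$; by induction $\bar w_i=\exp(\bar y_i)$ in $H$.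

**Step 3: the differentials are independent.** We show that the $\eta_i=\frac{d\bar w_i}{\bar w_i}-d\bar y_i$ $(i\le r)$ are linearly independent in $\Omega_{k/\mathbf Q}$. The $\bar y_i$ are finite and $\mathbf Q$-independent. Their standard parts, computed in $H$, are those of their preimages in $\Lambda\subseteq\mathcal O_K$, because $\pi_j$ and $\varphi_j$ preserve $\le$; so they lie in $k_0$. By Lemma 3, any $p$ independent integral combinations of the $\bar y_i$, together with the corresponding monomials in the $\bar w_i$, generate a field of transcendence degree at least $p$. So in Lemma 2, applied to $k$, $\bar y_i$, $\bar w_i$, we have $\mathrm{td}(C/\mathbf Q)\ge p$. Hence $\mathrm{rank}(\eta)\ge p+r-p=r$.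

**Step 4: pass to a real closed field and choose a first lift.** Let $S$ be the real closure of $F'$ and $\mathcal O_S$ the convex hull of $\mathcal O'$ in $S$. As $\mathcal O'$ is convex in $F'$, $\mathcal O_S\cap F'=\mathcal O'$, and we extend $u,\rho$ to $S$. Since $S/F'$ is algebraic, the value group of $S$ lies in the divisible hull of $\Delta$, and it is divisible because positive elements of $S$ have $n$-th roots; so it is $V=\mathbf Q\Delta\subseteq\mathbf R$. The residue field $\kappa$ is an ordered field, algebraic over $k$, with ordering extending that of $k$. It is real closed: a monic polynomial of odd degree over $\kappa$ lifts to one over $\mathcal O_S$, whose root in $S$ lies in the integrally closed ring $\mathcal O_S$; and a positive residue lifts to a positive unit, which has a square root in $\mathcal O_S$. So $\kappa$ is a real closure of $k$, and we embed it over $k$, as an ordered field, in the real closed field $H$.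

Let $b_1,\dots,b_d\in k$ be a transcendence basis of $k$, hence of $\kappa$, over $\mathbf Q$. Let $\partial_1,\dots,\partial_d$ be the commuting derivations of $\kappa$ extending the $\partial/\partial b_l$. Then $\eta_i=\sum_lc_{il}\,db_l$ with $c_{il}=\frac{\partial_l\bar w_i}{\bar w_i}-\partial_l\bar y_i$. By Step 3, $r\le d$, and we may renumber the $b_l$ so that $\det(c_{il})_{i,l\le r}\ne0$.

Choose $B_l\in\mathcal O'$ with $\rho(B_l)=b_l$. For each nonzero polynomial $g$ over $\mathbf Q$ we have $\rho(g(B))=g(b)\ne0$, so $\mathbf Q(B)$ is trivially valued. Let $\tilde P$ be its relative algebraic closure in $S$. It is trivially valued: a nonzero $x\in\tilde P$ satisfies a polynomial equation over $\mathbf Q(B)$, and if $u(x)\ne0$ its nonzero terms would have distinct values. It is real closed, being relatively algebraically closed in $S$. So $\rho|_{\tilde P}$ is injective, its image is a real closed subfield of $\kappa$ that contains the $b_l$, and $\kappa$ is algebraic over the image. A real closed field has no proper algebraic ordered extension, so $\rho(\tilde P)=\kappa$.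 Let $s_0:\kappa\to\tilde P$ be the inverse.

**Step 5: power series in the completion.** Let $\hat S$ be the completion of $(S,u)$; it has the same residue field $\kappa$ and value group $V$. Here rank one matters. A formal power series $f\in s_0(\kappa)[[T_1,\dots,T_q]]$ can be evaluated at any $\mu\in\mathfrak m_{\hat S}^q$, since its monomials of degree $N$ take values of valuation at least $N\min u(\mu_i)\to\infty$. Evaluation is a ring homomorphism, and it is compatible with composition of power series without constant term: truncate modulo terms of high degree. In particular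
$$\mathrm{Log}(1+\xi)=\sum_{k\ge1}(-1)^{k+1}\xi^k/k,\qquad\mathrm{Exp}(\xi)=\sum_{k\ge0}\xi^k/k!$$
are mutually inverse homomorphisms between the groups $1+\mathfrak m_{\hat S}$ and $\mathfrak m_{\hat S}$.

**Step 6: correct the lift.** For $\mu\in\mathfrak m_{\hat S}^r$ and $c\in\kappa$ let
$$s_\mu(c)=\sum_{\nu\in\mathbf N^r}\frac{s_0(\partial^\nu c)}{\nu!}\mu^\nu,\qquad\partial^\nu=\partial_1^{\nu_1}\cdots\partial_r^{\nu_r}.$$
By Leibniz's rule, $c\mapsto\sum\partial^\nu c\,T^\nu/\nu!$ is a ring homomorphism $\kappa\to\kappa[[T]]$. So $s_\mu:\kappa\to\mathcal O_{\hat S}$ is a field embedding, and $\rho\circ s_\mu=\mathrm{id}$. We claim that $\mu$ can be chosen with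
$$\mathrm{Log}\big(w_i/s_\mu(\bar w_i)\big)=y_i-s_\mu(\bar y_i)\qquad(i\le r).\tag{6}$$
Put $\gamma_i=\mathrm{Log}(w_i/s_0(\bar w_i))-y_i+s_0(\bar y_i)\in\mathfrak m_{\hat S}$. As $\mathrm{Log}$ is a homomorphism, (6) says $\mathcal G_i(\mu)=\gamma_i$, where
$$\mathcal G_i(\mu)=\mathrm{Log}\big(s_\mu(\bar w_i)/s_0(\bar w_i)\big)-s_\mu(\bar y_i)+s_0(\bar y_i).$$
This is a power series in $\mu$ over $s_0(\kappa)$ without constant term. Since $s_\mu(\bar w_i)/s_0(\bar w_i)=1+\sum_ls_0(\partial_l\bar w_i/\bar w_i)\mu_l+\cdots$, its linear part is $\sum_{l\le r}s_0(c_{il})\mu_l$. The matrix of the linear parts is invertible, so $\mathcal G=(\mathcal G_i)_{i\le r}$ has a formal compositional inverse $\mathcal G^{-1}$ over $s_0(\kappa)$, and $\mu=\mathcal G^{-1}(\gamma)$ works. Fix this $\mu$ and let $s=s_\mu$.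

In Example 1 this reads $s_\mu(g(e))=g(w+\mu)$, and (6) becomes $w/(w+\mu)=\mathrm{Exp}(\varepsilon)$, so $\mu=w(\mathrm{Exp}(-\varepsilon)-1)$.

**Step 7: embed $\hat S$ in $H'$.** As $S$ is real closed, $S^{>0}$ is a multiplicatively written $\mathbf Q$-vector space, and $u:S^{>0}\to V$ is a $\mathbf Q$-linear surjection. So there is a homomorphism $\theta:V\to S^{>0}$ with $u(\theta(g))=g$. Nonzero elements of $s(\kappa)$ are units, so for a finite sum with some $c_g\ne0$ the terms have distinct values and
$$u\Big(\sum_gs(c_g)\theta(g)\Big)=\min\{g:c_g\ne0\}.$$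
Hence the $\theta(g)$ are linearly independent over $s(\kappa)$, and $s(c)\theta(g)\mapsto c\,\tau^g$ defines a value-preserving ring homomorphism on $s(\kappa)[\theta(V)]$. It extends to a valued field embedding of the fraction field $N_0=s(\kappa)(\theta(V))\subseteq\hat S$ into $H'$ with its $\tau$-adic valuation $u$. Since $N_0$ has residue field $\kappa$ and value group $V$, $\hat S/N_0$ is immediate. The Hahn field $H'$ is maximal by (V1). So Lemma 4 extends the embedding to a valued field embedding $\Phi:\hat S\to H'$. It satisfies $\Phi(s(c))=c$ for $c\in\kappa\subseteq H\subseteq H'$.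

**Step 8: $\Phi$ respects the order on $F'$.** Let $a\in S^\times$, $g=u(a)$, $c=\rho(a/\theta(g))\in\kappa^\times$. Since $\theta(g)>0$ and $\rho$ preserves $\le$ on $\mathcal O_S$, $a>0$ if and only if $c>0$. Also $a/\theta(g)-s(c)\in\mathfrak m_{\hat S}$, so $\Phi(a)=c\,\tau^g(1+\xi)$ with $u(\xi)>0$, and $\Phi(a)>0$ if and only if $c>0$ in $H$. As $\kappa\to H$ preserves order, $\Phi|_S$ preserves order. Put $\varphi_{j+1}=\Phi|_{F'}$.

**Step 9: $\Phi$ respects the exponential.** Let $0\ne\lambda\in\Lambda_0'$. Then $u(\lambda)>0$, so $\lambda$ is infinitesimal, and (5) gives $u\big(E'(\lambda)-\sum_{k\le n}\lambda^k/k!\big)\ge(n+1)u(\lambda)\to\infty$. Applying $\Phi$, which preserves $u$, $\Phi(E'(\lambda))=\sum\Phi(\lambda)^k/k!=\exp(\Phi(\lambda))$.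

For $y_i$, put $\xi_i=\Phi(y_i)-\bar y_i=\Phi(y_i-s(\bar y_i))$, so that $u(\xi_i)>0$. By (6), $w_i=s(\bar w_i)\,\mathrm{Exp}(y_i-s(\bar y_i))$. Applying $\Phi$ and using (4),
$$\Phi(w_i)=\bar w_i\sum_k\xi_i^k/k!=\exp(\bar y_i)\sum_k\xi_i^k/k!=\exp(\bar y_i+\xi_i)=\exp(\Phi(y_i)).$$
Since $E'$ and $\exp$ are homomorphisms and $\Lambda'=\bigoplus\mathbf Zy_i\oplus\Lambda_0'$, we get $\varphi_{j+1}(E'(\lambda))=\exp(\varphi_{j+1}(\lambda))$ on all of $\Lambda'$. $\square$

## 8. The restricted exponential of $K$ inside a model of $T_{an}$

From here on we use two results from L. van den Dries, A. Macintyre, D. Marker, *The elementary theory of restricted analytic fields with exponentiation*, Ann. of Math. 140 (1994), cited as [DMM]. Let $T_{an}=\mathrm{Th}(\mathbf R_{an})$, and let $\mathsf e$ be the symbol for $\exp|_{[-1,1]}$.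

- [DMM](i): For a divisible ordered abelian group $G$, the field $\mathbf R((t^G))$, with restricted analytic functions interpreted by Taylor expansion, is a model of $T_{an}$. In particular $\mathsf e(a+\varepsilon)=e^a\sum\varepsilon^k/k!$ for $a\in[-1,1]$ real, $\varepsilon$ infinitesimal, $|a+\varepsilon|\le1$.
- [DMM](ii): $\mathrm{Th}(\mathbf R_{an,\exp})$ is axiomatized by $T_{an}$ and: $\exp(x+y)=\exp x\exp y$; $x<y\to\exp x<\exp y$; $x>0\to\exists y\,\exp y=x$; $x>n^2\to\exp x>x^n$ $(n\ge1)$; $|x|\le1\to\mathsf e(x)=\exp(x)$.

**Proposition 6.** There is $M\models T_{an}$ containing $K$ as an ordered subfield, with $E(x)=\mathsf e(x)$ for all $x\in K$ with $|x|\le1$.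

*Proof.* By compactness it suffices to satisfy $T_{an}$, finitely many statements of the ordered-field diagram of $K$, and finitely many equations $\mathsf e(x_i)=E(x_i)$ with $|x_i|\le1$. Apply Proposition 5 to these $x_i$ and, as $z$'s, the other elements of $K$ involved. By [DMM](i), $H_s\models T_{an}$. The embedding $\varphi$ preserves the diagram, and $|\varphi(x_i)|\le1$, so $\mathsf e(\varphi(x_i))=\exp(\varphi(x_i))=\varphi(E(x_i))$. $\square$

Schanuel's inequality has now done its work. What remains is to extend the exponential to infinite elements, in such a way that it becomes total and onto.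

## 9. Extending the exponential to infinite elements

Let $M\models T_{an}$; in particular $M$ is real closed, so rational powers of positive elements make sense. For $x\in\mathcal O_M$ put $\exp_M(x)=\mathsf e(x/N)^N$ for any integer $N\ge\max(1,|x|)$. For each fixed $N$, the following properties of $\exp$ on $[-N,N]$ are first-order statements true in $\mathbf R_{an}$: independence of the choice of $N$, additivity, monotonicity, surjectivity onto $[\mathsf e(1)^{-N},\mathsf e(1)^N]$, and $\exp x>x^n$ for $n^2<x\le N$. Hence $\exp_M$ is a well-defined increasing homomorphism from $\mathcal O_M$ onto the group of positive units of $\mathcal O_M$, and $\exp_M(x)>x^n$ for finite $x>n^2$. If $M\preceq M'$, then $\exp_{M'}$ extends $\exp_M$, and $\mathcal O_{M'}\cap M=\mathcal O_M$.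

**Definition.** A triple $(M,A,\psi)$ is *good* if $M\models T_{an}$, $A\supseteq\mathcal O_M$ is a $\mathbf Q$-subspace of $M$, and $\psi:A\to M^{>0}$ is a homomorphism extending $\exp_M$ with

(G) $\psi(d)>d^n$ for all $n\in\mathbf N$ and all positive infinite $d\in A$.

For example, $(M,\mathcal O_M,\exp_M)$ is good: $\mathcal O_M$ has no infinite elements. In a good triple $\psi$ is strictly increasing, because $\psi(d)>1$ for $d>0$, whether $d$ is finite or infinite.

Two remarks shorten the verification of (G) for a homomorphism $\psi$ that extends $\exp_M$.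

First, *finite changes are harmless.* Let $c_0$ be positive infinite with $\psi(c_0)>c_0^m$ for all $m$, and let $o$ be finite. Choose a positive integer $N$ with $\psi(o)\ge1/N$. Then
$$\psi(c_0+o)\ge\psi(c_0)/N>c_0^{n+2}/N>(2c_0)^n\ge(c_0+o)^n.$$

Second, *rational multiples are harmless.* Let $c_0=qc_1$ with $q\in\mathbf Q^{>0}$, $c_1$ positive infinite, and $\psi(c_0)>c_1^{nq}$ for all $n\ge1$. Given $m$, take $nq\ge m+1$; then $\psi(c_0)>c_1^{m+1}>(qc_1)^m=c_0^m$.

**The initial triple.** With $M$ from Proposition 6, let $A_0=K+\mathcal O_M$ and $\psi_0(x+o)=E(x)\exp_M(o)$ for $x\in K$, $o\in\mathcal O_M$. It is well defined because $K\cap\mathcal O_M=\mathcal O_K$, and for $x\in\mathcal O_K$ we have $E(x)=E(x/N)^N=\mathsf e(x/N)^N=\exp_M(x)$. If $x+o$ is positive infinite then so is $x$, and the Final Axioms give $E(x)>x^n$ for all $n\ge1$, so that (G) follows by the first remark. So $(M,A_0,\psi_0)$ is good.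

**Lemma 7 (adding an argument).** If $(M,A,\psi)$ is good and $a\in M\setminus A$, there is a good $(M',A',\psi')$ with $M\preceq M'$, $\psi'\supseteq\psi$, $a\in A'$.

*Proof.* We look for a value $b$ of the new exponential at $a$. For $d\in A$ the element $a-d$ is infinite, since $\mathcal O_M\subseteq A$. The growth condition (G) dictates the following conditions on $z$, for all $n\geq 1$:
$$z>0;\qquad z>\psi(d)(a-d)^n\ (d\in A,\,d<a);\qquad z<\psi(d')(d'-a)^{-n}\ (d'\in A,\,d'>a).$$

**Step 1: they are consistent.** If $d<a<d'$, then $d'-d\in A$ is positive infinite and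
$$(a-d)^n(d'-a)^m\le(d'-d)^{n+m}<\psi(d'-d)=\psi(d')/\psi(d).$$
So every lower bound is less than every upper bound; the bound $0$ is too, as the upper bounds are positive. Since the order of $M$ is dense without endpoints, finitely many conditions can be met in $M$. By compactness some $b$ in some $M'\succeq M$ meets them all.

**Step 2: the extension.** Let $A'=A+\mathbf Qa+\mathcal O_{M'}$ and $\psi'(d+qa+o)=\psi(d)\,b^q\exp_{M'}(o)$. To see that $\psi'$ is well defined, let $d+qa+o=0$. Then $d+qa\in\mathcal O_{M'}\cap M=\mathcal O_M\subseteq A$, so $qa\in A$ and $q=0$. Then $d=-o\in\mathcal O_M$, where $\psi=\exp_M$, and the formula gives $1$.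

**Step 3: condition (G).** By the first remark it suffices to treat $c_0=d+qa$ positive infinite. If $q=0$, this is (G) for $\psi$. If $q>0$, then $c_0=q(a-d_1)$ with $d_1=-d/q<a$, and for all $n\geq 1$
$$\psi'(c_0)=(b/\psi(d_1))^q>(a-d_1)^{nq}.$$
If $q<0$, then $c_0=|q|(d_1-a)$ with $d_1=d/|q|>a$, and
$$\psi'(c_0)=(\psi(d_1)/b)^{|q|}>(d_1-a)^{n|q|}.$$
In both cases the second remark finishes the verification. $\square$

**Lemma 8 (adding a value).** If $(M,A,\psi)$ is good and $b\in M^{>0}\setminus\psi(A)$, there is a good $(M',A',\psi')$ with $M\preceq M'$, $\psi'\supseteq\psi$, $b\in\psi'(A')$.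

*Proof.* Now we look for a logarithm $a$ of $b$. For $d\in A$, $b/\psi(d)$ is not a unit of $\mathcal O_M$; otherwise $b=\psi(d)\exp_M(o)=\psi(d+o)$ for some $o\in\mathcal O_M$. So $A=A^-\sqcup A^+$, where $b/\psi(d)$ is infinite for $d\in A^-$, and $\psi(d)/b$ is infinite for $d\in A^+$. Consider, for all $N\in\mathbf N$, $n\ge1$, $d\in A^-$, $d'\in A^+$, the conditions
$$d+N<z,\qquad d'-(\psi(d')/b)^{1/n}<z,\qquad z<d'-N,\qquad z<d+(b/\psi(d))^{1/n}.$$

**Step 1: every lower bound is less than every upper bound.** There are four cases.

1. $d_1+N<d_2+(b/\psi(d_2))^{1/n}$ for $d_1,d_2\in A^-$. This is clear if $d_1-d_2$ is not positive infinite, since the root is positive infinite. Otherwise $(d_1-d_2+N)^n<\psi(d_1-d_2+N)=\psi(d_1)\psi(N)/\psi(d_2)<b/\psi(d_2)$, because $b/\psi(d_1)$ is infinite and $\psi(N)$ is finite.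
2. $d+N<d'-N'$ for $d\in A^-$, $d'\in A^+$. Indeed $\psi(d'-d)=\frac{\psi(d')}b\cdot\frac b{\psi(d)}$ is infinite. For finite $d'-d$ it would be finite, and for negative $d'-d$ it would be less than $1$. So $d'-d$ is positive infinite.
3. $d'-(\psi(d')/b)^{1/n}<d+(b/\psi(d))^{1/m}$ for $d\in A^-$, $d'\in A^+$. Put $P=\psi(d')/b$ and $Q=b/\psi(d)$, both infinite. Increasing $n$ or $m$ makes the roots smaller and the claim stronger, so let $n=m$. By case 2, $d'-d$ is positive infinite, so $PQ=\psi(d'-d)>(d'-d)^{2n}$. Hence $\max(P,Q)>(d'-d)^n$, and $P^{1/n}+Q^{1/n}>d'-d$.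
4. $d_1'-(\psi(d_1')/b)^{1/n}<d_2'-N$ for $d_1',d_2'\in A^+$. This is clear if $d_1'-d_2'$ is not positive infinite. Otherwise $(d_1'-d_2'+N)^n<\psi(d_1'-d_2'+N)=\frac{\psi(d_1')}b\cdot\frac b{\psi(d_2')}\cdot\psi(N)<\frac{\psi(d_1')}b$, because $b/\psi(d_2')$ is infinitesimal.

By compactness, some $a$ in some $M'\succeq M$ meets all the conditions.

**Step 2: the extension.** Let $A'=A+\mathbf Qa+\mathcal O_{M'}$ and $\psi'(d+qa+o)=\psi(d)\,b^q\exp_{M'}(o)$. The conditions with $N$ make $a-d$ infinite for every $d\in A$. So $d+qa+o=0$ forces $q=0$, and then $d=-o\in\mathcal O_{M'}\cap M=\mathcal O_M$; thus $\psi'$ is well defined. And $\psi'(a)=b$.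

**Step 3: condition (G).** Again let $c_0=d+qa$ be positive infinite; the case $q=0$ is clear. If $q>0$, then $c_0=q(a-d_1)$ with $d_1=-d/q<a$. Elements of $A^+$ lie above $a$, so $d_1\in A^-$. The conditions with roots give $(a-d_1)^n<b/\psi(d_1)$, so $\psi'(c_0)=(b/\psi(d_1))^q>(a-d_1)^{nq}$ for all $n\ge1$. If $q<0$, then $c_0=|q|(d_1-a)$ with $d_1=d/|q|>a$, so $d_1\in A^+$, and likewise $\psi'(c_0)=(\psi(d_1)/b)^{|q|}>(d_1-a)^{n|q|}$. The second remark finishes the verification. $\square$

**End of the proof of Theorem A.** The union of a chain of good triples (elementary chains in the first coordinate) is good: each clause of the definition concerns finitely many elements at a time. Start with $(M,A_0,\psi_0)$. Going through all elements of $M$ and of $M^{>0}$ transfinitely, apply Lemma 7 to each $a\in M$ not yet in the domain and Lemma 8 to each $b\in M^{>0}$ not yet in the image, taking unions at limits. The result is a good triple $(M_1,A_1,\psi_1)$ with $M\subseteq A_1$ and $M^{>0}\subseteq\psi_1(A_1)$. Repeat this $\omega$ times, each time for the new field, and take the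 union. We obtain a good $(M^*,A^*,\psi^*)$ with $A^*=M^*$ and $\psi^*(M^*)=(M^*)^{>0}$, and $\psi^*$ extends $E$ on $K$.

Now check the axioms of [DMM](ii) for $(M^*,\psi^*)$. The map $\psi^*$ is an increasing homomorphism onto $(M^*)^{>0}$. If $x>n^2$, then $\psi^*(x)>x^n$: by (G) if $x$ is infinite, by the property of $\exp_{M^*}$ if $x$ is finite. On $[-1,1]$, $\psi^*=\exp_{M^*}=\mathsf e$ (take $N=1$). So $(M^*,\psi^*)\models\mathrm{Th}(\mathbf R_{an,\exp})$. Its reduct $L$ to the language of ordered E-fields satisfies $L\equiv\mathbf R$, and $K\subseteq L$ as ordered E-fields. This proves Theorem A, and with it the Corollary. $\blacksquare$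

## 10. A failure of Schanuel's inequality yields a field that does not embed

We prove Theorem B. The implication (a)$\Rightarrow$(b) is Theorem A, as $(S_{\mathbf R})$ implies every $(S_{k_0})$. For (b)$\Rightarrow$(a), suppose (a) fails. We construct a universal sentence true in $\mathbf R$ and a field satisfying Taylor's Axioms in which it is false.

Let $n\ge1$ be minimal such that there are $\mathbf Q$-independent $\alpha_1,\dots,\alpha_n\in\mathbf R$ with $d:=\mathrm{td}\,\mathbf Q(\alpha,\beta)<n$, where $\beta_i=e^{\alpha_i}$. By minimality, applied to $\alpha_1,\dots,\alpha_{n-1}$, $d\ge n-1$, so $d=n-1$. Let $k=\mathbf Q(\alpha,\beta)$ and $\eta_i=\frac{d\beta_i}{\beta_i}-d\alpha_i\in\Omega_{k/\mathbf Q}$.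

**Step 1: the $\eta_i$ span $\Omega_{k/\mathbf Q}$.** Apply Lemma 2 to $k$, $\alpha$, $\beta$; a unimodular change of $\alpha$ preserves independence and the field $k$. If $p<n$, then $C$ contains $p$ independent reals and their exponentials, so minimality of $n$ gives $\mathrm{td}(C)\ge p$. Then $\mathrm{rank}(\eta)\ge n>d=\dim\Omega_{k/\mathbf Q}$, which is impossible. So $p=n$, $C=k$, and $\mathrm{rank}(\eta)=\mathrm{td}(k)=d$.

**Step 2: a universal sentence true in $\mathbf R$.** Let $I=\{h\in\mathbf Q[X,Y]:h(\alpha,\beta)=0\}$, where $X=(X_1,\dots,X_n)$ and $Y=(Y_1,\dots,Y_n)$. The space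
$$\Omega_{k/\mathbf Q}=\Big(\bigoplus_ik\,dX_i\oplus\bigoplus_ik\,dY_i\Big)\Big/\langle dh(\alpha,\beta):h\in I\rangle$$
has dimension $n-1$, so the span divided out has dimension $2n-(n-1)=n+1$. Choose $h_1,\dots,h_{n+1}\in I$ whose differentials at $(\alpha,\beta)$ form a basis of this span. Clearing denominators, we may take them with integer coefficients. The class of $dY_i-\beta_i\,dX_i$ in $\Omega_{k/\mathbf Q}$ is $\beta_i\eta_i$, so by Step 1 the $dh_j(\alpha,\beta)$ together with the $dY_i-\beta_i\,dX_i$ span $k^{2n}$. Pass to the quotient by the $dY_i-\beta_i\,dX_i$, that is, replace $dY_i$ by $\beta_i\,dX_i$. Then $dh_j(\alpha,\beta)$ becomes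
$$\sum_i\Big(\frac{\partial h_j}{\partial X_i}+\beta_i\frac{\partial h_j}{\partial Y_i}\Big)(\alpha,\beta)\,dX_i,$$
the gradient at $\alpha$ of the function $H_j(x)=h_j(x,e^x)$. So the gradients $\nabla H_1(\alpha),\dots,\nabla H_{n+1}(\alpha)$ span $\mathbf R^n$. Renumber so that the first $n$ are independent. By the inverse function theorem there is a box $B$ with rational endpoints and $\alpha$ in its interior such that $\alpha$ is the only common zero of $H_1,\dots,H_n$ in $B$. As $H_{n+1}(\alpha)=0$, $\mathbf R$ satisfies the universal sentence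
$$\sigma:\quad\forall x\Big(x\in B\wedge\bigwedge_{j\le n}h_j(x,E(x))=0\ \to\ h_{n+1}(x,E(x))=0\Big).$$

**Step 3: points that violate $\sigma$ if the exponential is ignored.** Let ${}^*\mathbf R$ be a nonarchimedean ultrapower of $\mathbf R$ with all its structure. The differentials $dh_1,\dots,dh_{n+1}$ are independent at $(\alpha,\beta)$, so $(h_1,\dots,h_{n+1}):\mathbf R^{2n}\to\mathbf R^{n+1}$ is a submersion there, and it vanishes there. So arbitrarily near $(\alpha,\beta)$ there are points with $h_1=\dots=h_n=0\ne h_{n+1}$. By transfer there are $a,b\in{}^*\mathbf R^n$ with $\mathrm{st}(a)=\alpha$, $\mathrm{st}(b)=\beta$, $h_j(a,b)=0$ for $j\le n$, and $h_{n+1}(a,b)\ne0$.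

**Step 4: bend the exponential so that $E(a_i)=b_i$.** Let $\mathfrak m$ be the ideal of infinitesimals of ${}^*\mathbf R$. If $\sum q_ia_i\in\mathfrak m$ with $q_i\in\mathbf Q$, then $\sum q_i\alpha_i=0$, so all $q_i=0$. Hence the $a_i$ are $\mathbf Q$-independent and $(\sum\mathbf Qa_i)\cap\mathfrak m=0$, and we can choose a $\mathbf Q$-space $W\supseteq\mathfrak m$ with ${}^*\mathbf R=\bigoplus\mathbf Qa_i\oplus W$. The multiplicative group $1+\mathfrak m$ is uniquely divisible, and $b_i/\exp(a_i)\in1+\mathfrak m$, because both $b_i$ and $\exp(a_i)$ have standard part $\beta_i$. So there is a homomorphism $\chi:{}^*\mathbf R\to1+\mathfrak m$ with $\chi(a_i)=b_i/\exp(a_i)$ and $\chi|_W=1$. Put $E(x)=\exp(x)\chi(x)$ and $K=({}^*\mathbf R,E)$. This is an ordered E-field with $E(a_i)=b_i$.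

**Step 5: $K$ satisfies Taylor's Axioms.** *Initial Axioms.* If $x$ is infinitesimal, then $x\in W$, so $E(x)=\exp(x)$ and the inequality transfers from $\mathbf R$. Otherwise let $|x|\le1$ and $x_0=\mathrm{st}(x)\ne0$. By (1),
$$\Big|e^{x_0}-\sum_{k\le n}x_0^k/k!\Big|\le(e-2)|x_0|^{n+1}<|x_0|^{n+1}.$$
Since $\mathrm{st}\,E(x)=e^{x_0}$, both sides of the required inequality have standard parts with a strict inequality between them, so it holds for $x$.

*Final Axioms.* If $x\ge n^2$ is finite, then $x_0=\mathrm{st}(x)\ge n^2$ and $e^{x_0}>x_0^n$, so $E(x)>x^n$. If $x$ is positive infinite, then $E(x)\ge\frac12\exp(x)>\frac12x^{n+1}>x^n$.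

**Step 6: $K$ does not embed.** Since $\mathrm{st}(a)=\alpha$ is interior to $B$, we have $a\in B$. Also $h_j(a,E(a))=h_j(a,b)=0$ for $j\le n$ and $h_{n+1}(a,E(a))=h_{n+1}(a,b)\ne0$. So $K\not\models\sigma$. If $K$ embedded in some $L\equiv\mathbf R$, then $L\models\sigma$, and since $\sigma$ is universal, $K\models\sigma$, a contradiction. So (b) fails. $\blacksquare$
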